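# A left PCI-domain that is not right Ore

Rings are associative with identity, and modules are unital. A domain is a nonzero ring without zero divisors.

## 1. The guess that right PCI-domains are left PCI

Every ring has two obvious kinds of cyclic right module: the ring itself, and everything else.

**Definition.** A cyclic right $R$-module $C$ is *proper* if $C\not\cong R_R$. The ring $R$ is a *right PCI-ring* if every proper cyclic right $R$-module is injective. Left PCI-rings are defined symmetrically. A *right* (*left*) *PCI-domain* is a domain that is a right (left) PCI-ring.

The question is whether every right PCI-domain is also a left PCI-domain. One would first guess yes. Before giving grounds for the guess, we recall the words we need.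

By Baer's criterion, a left module $M$ is injective if and only if every homomorphism $I\to M$ from a left ideal $I$ of $R$ extends to $R$. A domain is *right Ore* if $aR\cap bR\ne 0$ for all nonzero $a,b$. Commutative domains are right Ore, because $ab$ lies in both ideals. The free algebra $F=k\langle x,y\rangle$ is not, because $xF\cap yF=0$. A ring is *right hereditary* if all its right ideals are projective. It has *finite left uniform dimension* if it contains no infinite direct sum of nonzero left ideals.

The following known results are quoted.

* **(a)** A right PCI-ring that is not semisimple artinian is a simple right Ore domain, and it is right noetherian and right hereditary.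
* **(b)** A left Ore right PCI-domain is left noetherian.
* **(c)** (Boyle and Goodearl) If $R$ is a left and right noetherian domain, then $R$ is a right PCI-domain if and only if $R$ is a left PCI-domain.

These facts support the guess: a right PCI-domain that is not a division ring is right noetherian by (a), and if it is also left noetherian, the guess holds by (c).

Now some tests. If $R$ is a division ring, the cyclic modules on either side are $0$ and $R$, and $0$ is injective. So division rings are PCI on both sides, and the guess holds.

For commutative domains left and right agree, so the guess holds there too, but it is instructive to see which of them are PCI. We use a remark that will return several times. Let $R$ be a domain and $M$ an injective left module. Then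
$$fM=M\quad\text{for every nonzero } f\in R. \tag{1.1}$$
Indeed, given $m\in M$, the map $Rf\to M$, $rf\mapsto rm$, is well defined because $R$ is a domain. It extends to $R$, and the image $v$ of $1$ satisfies $fv=m$. Now let $R$ be a commutative PCI-domain and $0\ne g\in R$. The module $R/Rg$ is killed by $g$, so it is not isomorphic to $R$, so it is injective. By (1.1), $R/Rg=g(R/Rg)=0$, and $g$ is a unit. Thus the commutative PCI-domains are exactly the fields. For instance, $\mathbb Z$ is not PCI: $2$ kills the nonzero module $\mathbb Z/2\mathbb Z$.

One more consequence of (a) will be used repeatedly: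
$$\text{every right PCI-domain is right Ore, and every left PCI-domain is left Ore.} \tag{1.2}$$
By (a) we need only look at a semisimple artinian domain. There, for $a\neq 0$, the right ideal $aR$ is a direct summand, so $aR=eR$ with $e^2=e\ne0$. From $e(1-e)=0$ we get $e=1$ and $aR=R$. So every nonzero element has a right inverse, $R$ is a division ring, and division rings are Ore on both sides. The left statement is the mirror image.

## 2. Ore extensions $K[t;S,D]$

For noncommutative tests we need a supply of domains in which one-sided ideals can be controlled.

**Definition.** Let $K$ be a skew field and $S$ an endomorphism of $K$ (injective, since $K$ is a skew field). An *$S$-derivation* is an additive map $D:K\to K$ with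
$$D(ab)=S(a)D(b)+D(a)b .$$

For $S=\mathrm{id}$ this is an ordinary derivation, such as $d/dx$ on $\mathbb Q(x)$. For any $S$ and any $c\in K$, the map $D(a)=S(a)c-ca$ is an $S$-derivation, called *inner*, because
$$S(a)\big(S(b)c-cb\big)+\big(S(a)c-ca\big)b=S(ab)c-cab .$$
Every $S$-derivation satisfies $D(1)=D(1\cdot1)=2D(1)$, so $D(1)=0$.

**The ring $K[t;S,D]$.** Its elements are uniquely $\sum a_it^i$ with $a_i\in K$, and $ta=S(a)t+D(a)$. To see that it exists, take the left $K$-space with basis $1,t,t^2,\dots$, let $K$ act by left multiplication, and let $T$ be the additive map $T(bt^i)=S(b)t^{i+1}+D(b)t^i$. Then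
$$T(abt^i)=S(a)S(b)t^{i+1}+S(a)D(b)t^i+D(a)bt^i=S(a)\,T(bt^i)+D(a)\,bt^i ,$$
so $Ta=S(a)T+D(a)$ as operators. Hence the operators $\sum a_iT^i$ form a ring. They are distinct for distinct coefficients, because $T^i(1)=t^i$.

Let $R=K[t;S,D]$. The leading coefficient of $(at^n+\cdots)(bt^m+\cdots)$ is $aS^n(b)\ne0$. So degrees add, $R$ is a domain, and its units are the nonzero elements of $K$. If $g=bt^m+\cdots$ and $f=at^n+\cdots$ with $n\ge m$ and $a,b\neq 0$, then
$$f-aS^{n-m}(b)^{-1}t^{n-m}g \quad\text{has degree}<n, \tag{2.1}$$
because $t^{n-m}g$ has leading coefficient $S^{n-m}(b)$. So we can divide by $g$ with remainder, $f=qg+r$. Consequently every left ideal of $R$ is principal, and for $g\ne0$ the module $R/Rg$ has the classes of $1,t,\dots,t^{\deg g-1}$ as a left $K$-basis: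
$$\dim_K(R/Rg)=\deg g. \tag{2.2}$$

**The module $R/Rt$.** Each class in $R/Rt$ contains exactly one $v\in K$, and $tv=S(v)t+D(v)\equiv D(v)$. So $R/Rt$ is $K$ itself, with $K$ acting by left multiplication and $t$ acting as $D$, and for $f=\sum c_it^i$ we have
$$f\cdot v=\sum c_iD^i(v). \tag{2.3}$$
The module $R/Rt$ is not isomorphic to $R$, since $t$ kills its nonzero element $1$ and $R$ is a domain. So if $R$ is left PCI, then $R/Rt$ is injective, and (1.1) says that all linear equations $\sum c_iD^i(v)=d$ with some $c_i\ne0$ are solvable in $K$.

Here is a test. For $R=\mathbb Q(x)[t;\mathrm{id},d/dx]$ the equation $v'=1/x$ has no solution in $\mathbb Q(x)$, since the Laurent expansion at $0$ of a derivative has no $x^{-1}$ term. So this $R$ is not left PCI. With $S=\mathrm{id}$ one needs more solutions in $K$. Section 4 shows that even when they are present, the guess survives for every ring with $S=\mathrm{id}$.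

The guess is nevertheless false.

**Theorem A.** Let $k$ be a commutative field, $X$ an infinite set with $|X|\ge|k|$, and $\sigma:X\to X$ an injective map. There are a skew field $L\supseteq k\langle X\rangle$ with $|L|=|X|$, an endomorphism $S$ of $L$ extending $\sigma$, and an $S$-derivation $D$ of $L$ such that $R=L[t;S,D]$ satisfies:

1. $R$ is a domain in which every left ideal is principal, and $R$ is a left PCI-domain. It has a unique simple left module $V$ up to isomorphism. Every torsion left module (each element killed by some nonzero element of $R$) is injective and isomorphic to some $V^{(I)}$.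
2. If $\sigma$ is not surjective, then $R$ is not right Ore. Hence $R$ is not a right PCI-domain, and $R^{op}$ is a right PCI-domain that is not left PCI.

For instance, take $k=\mathbb Q$, $X=\{x_0,x_1,\dots\}$ and $\sigma(x_i)=x_{i+1}$. So the answer to the question is **no**.

**Theorem B.**

1. For a right PCI-domain $R$ the following are equivalent: left PCI; left Ore; left noetherian; finite left uniform dimension.
2. Let $R$ be a domain with all left ideals principal. Then $R$ is left PCI if and only if $fR+Rg=R$ for all nonzero $f,g\in R$.
3. Let $K$ be a skew field with endomorphism $S$ and $S$-derivation $D$, and suppose $R=K[t;S,D]$ is left PCI. Then $R$ is right PCI if and only if $S(K)=K$.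

We prove Theorem B first, because it tells us where a counterexample must lie.

## 3. The left Ore condition as the only obstruction

**Proof of B(1).** We show that for a right PCI-domain the only thing that can go wrong on the left is the Ore condition. Let $R$ be a right PCI-domain.

*Left PCI $\Rightarrow$ left Ore.* This is (1.2).

*Left Ore $\Rightarrow$ left noetherian.* This is (b).

*Left noetherian $\Rightarrow$ left PCI.* By (a), $R$ is right noetherian, or it is semisimple artinian, hence a division ring and again right noetherian. So (c) applies.

*Left noetherian $\Rightarrow$ finite left uniform dimension.* An infinite direct sum $I_1\oplus I_2\oplus\cdots$ of nonzero left ideals would give a strictly increasing chain $I_1\subset I_1\oplus I_2\subset\cdots$.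

*Finite left uniform dimension $\Rightarrow$ left Ore.* Suppose $a,b\ne0$ and $Ra\cap Rb=0$. We claim that the sum $\sum_{i\ge0}Rba^i$ is direct. Let
$$r_0b+r_1ba+\dots+r_mba^m=0 .$$
Then $r_0b=-(r_1b+\dots+r_mba^{m-1})a\in Ra\cap Rb=0$, so $r_0=0$. Cancelling $a$ on the right gives $r_1b+\dots+r_mba^{m-1}=0$, a relation of the same kind, and we repeat. So all $r_i=0$. This infinite direct sum of nonzero left ideals contradicts finite uniform dimension. $\blacksquare$

So we want a right PCI-domain that is not left Ore. Passing to opposite rings, we look for **a left PCI-domain that is not right Ore**; this suits Ore extensions, whose left ideals we control.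

## 4. The condition $fR+Rg=R$ and the role of $S(K)=K$

**Proof of B(2).** The aim is to turn injectivity into an equation in the ring. Let $R$ be a domain with principal left ideals, so the cyclic left modules are the $R/Rg$. For $g=0$ we get $R$, which is not proper. For $g\ne0$ the module is proper: an isomorphism $R/Rg\to R$ would send $1+Rg$ to a generator $w$ of $R$, so $w\neq0$, and $gw=0$, which is impossible in a domain. So the proper cyclic left modules are exactly the $R/Rg$ with $g\neq0$, up to isomorphism.

Fix $g\ne0$. By Baer's criterion, $R/Rg$ is injective if and only if every homomorphism $Rf\to R/Rg$ with $f\ne0$ extends to $R$. Such homomorphisms are given by $f\mapsto r+Rg$, and every $r\in R$ occurs because $R$ is a domain. An extension sends $1$ to some $h+Rg$, and the condition on $h$ is $fh-r\in Rg$. Such an $h$ exists if and only if $r\in fR+Rg$. This is possible for all $f\ne0$ and all $r$ if and only if $fR+Rg=R$ for all $f\neq0$. Now let $g$ vary. $\blacksquare$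

The condition in B(2) is itself left–right symmetric. That is what defeats the natural first attempt.

**Proof of B(3).** Let $R=K[t;S,D]$ be left PCI.

*Step 1: if $S(K)=K$, then $R$ is right PCI.* We first divide on the other side. Let $g=bt^m+\cdots$ and $f=at^n+\cdots$ with $n\ge m$ and $a,b\ne0$. Since $S$ is bijective, we may put $c=S^{-m}(b^{-1}a)$. The leading coefficient of $g\,ct^{n-m}$ is $bS^m(c)=a$, so $f-g\,ct^{n-m}$ has degree $<n$. Hence every right ideal of $R$ is principal. By B(2), $fR+Rg=R$ for all nonzero $f,g$. The mirror image of B(2) says that a domain with principal right ideals is right PCI if and only if $Rf+gR=R$ for all nonzero $f,g$, which is the same condition. So $R$ is right PCI.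

*Step 2: if $S(K)\neq K$, then $R$ is not right PCI.* Choose $y\in K\setminus S(K)$. We claim
$$tR\cap ytR=0. \tag{4.1}$$
Suppose $tp=ytq\ne0$. Then $p,q$ are nonzero of equal degree, with leading coefficients $p_n,q_n$, say. Comparing leading coefficients gives $S(p_n)=yS(q_n)$, so $y=S(p_nq_n^{-1})\in S(K)$, a contradiction. So $R$ is not right Ore, and by (1.2) it is not right PCI. $\blacksquare$

A sensible first attempt is to take $S=\mathrm{id}$ and a skew field $K$ with a derivation for which all linear differential equations are solvable. By Step 1, this attempt can only produce two-sided PCI-domains: the division algorithm works on both sides and the condition of B(2) is symmetric. So $S$ must be non-surjective, and then by (4.1) the right Ore condition fails automatically. All that remains is to make $R$ left PCI.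

## 5. Why $D$ cannot be inner and $K$ cannot be commutative

The simplest ring with non-surjective $S$ is $K[t;S]$, that is, $D=0$. It is not left PCI: $t$ kills the nonzero proper cyclic module $R/Rt$, contrary to (1.1).

An inner $D(a)=S(a)c-ca$ fares no better. Put $t'=t+c$. Then
$$t'a=S(a)t+S(a)c-ca+ca=S(a)t' .$$
Every class in $R/Rt'$ contains a unique element $a\in K$, by division by $t'$, and $t'a=S(a)t'\in Rt'$. So $t'$ kills the nonzero module $R/Rt'$, which is a proper cyclic module that violates (1.1).

If $K$ is commutative and $S\ne\mathrm{id}$, every $S$-derivation is inner. Indeed, comparing $D(ab)$ and $D(ba)$ gives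
$$(S(a)-a)\,D(b)=(S(b)-b)\,D(a).$$
Choose $a$ with $S(a)\ne a$ and put $c=D(a)/(S(a)-a)$; then $D(b)=S(b)c-cb$ for all $b$. So with commutative coefficients and non-surjective $S$ the ring $K[t;S,D]$ is never left PCI. We need a genuinely noncommutative $K$ on which $D$ has a lot of freedom.

By (2.3), we need $(K,S,D)$ with $S$ non-surjective such that all equations $\sum c_iD^i(v)=d$ are solvable. One could try to adjoin solutions one at a time. Each adjunction requires extending both $S$ and $D$ to a larger skew field, and the larger field brings new coefficients, hence new equations, which must be treated in turn.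

There is a way to avoid enlarging the field at all. Take $L$ to be the free skew field on an infinite set $X$. Two observations suffice:

* once $L$ and $S$ are fixed, the values of $D$ on $X$ can be prescribed **arbitrarily**, as elements of $L$;
* the set of all equations over $L$ has only $|X|$ elements, so there are enough variables in $X$ to give every equation its own variables.

We then let $D$ be defined so that each equation is solved by its own variable.

## 6. Full matrices and the free skew field

Let $F=k\langle X\rangle$ be the free algebra.

**Definition.** An $n\times n$ matrix $A$ over $F$ is *full* if it cannot be written $A=BC$ with $B$ of size $n\times r$, $C$ of size $r\times n$ and $r<n$.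

A $1\times1$ matrix is full exactly when its entry is nonzero. The matrix $\begin{pmatrix}x&x\\y&y\end{pmatrix}=\begin{pmatrix}x\\y\end{pmatrix}\begin{pmatrix}1&1\end{pmatrix}$ is not full. For distinct variables $x,y$ the matrix $A=\begin{pmatrix}1&x\\y&xy\end{pmatrix}$ is full. Indeed,
$$\begin{pmatrix}1&0\\-y&1\end{pmatrix}A\begin{pmatrix}1&-x\\0&1\end{pmatrix}=\begin{pmatrix}1&0\\0&c\end{pmatrix},\qquad c=xy-yx\neq0,$$
and multiplying by invertible matrices does not affect fullness. If the right side were $\begin{pmatrix}p\\q\end{pmatrix}\begin{pmatrix}r&s\end{pmatrix}$, then $pr=1$ and $ps=0$ would force $s=0$, hence $c=qs=0$, a contradiction.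

Homomorphisms need not preserve fullness. If $\varepsilon:F\to F$ is the $k$-algebra map sending $x$ and $y$ both to $x$ and fixing the other variables, then $\varepsilon(A)=\begin{pmatrix}1&x\\x&x^2\end{pmatrix}=\begin{pmatrix}1\\x\end{pmatrix}\begin{pmatrix}1&x\end{pmatrix}$. So we will have to check fullness for each map that we use.

A *fir* is a ring whose one-sided ideals are all free of unique rank, and a *semifir* is one in which this holds for the finitely generated one-sided ideals. For example, the principal ideal domain $k[x]$ is a fir. The *universal localization* at a set of square matrices is the ring obtained by formally adjoining inverses of these matrices.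

**Theorem (Cohn).** $F$ is a fir, in particular a semifir. For any semifir $F$, the universal localization $L$ of $F$ at the set of all full matrices is a skew field, and $F\to L$ is injective.

The references are P. M. Cohn, *Free Rings and Their Relations*, 2nd ed., Academic Press 1985, Ch. 2 and §7.5; also *Skew Fields*, CUP 1995, Ch. 4. For the semifir $k[x]$ the full matrices are those with nonzero determinant (if $\det A=0$, the columns span a free module of rank $r<n$, and expressing the columns in a basis gives $A=BC$ with inner size $r$), and the localization is $k(x)$.

From now on $F=k\langle X\rangle$ and $L$ is its localization. Every full matrix over $F$ is invertible over $L$, and: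

**(U)** Any ring homomorphism $F\to B$ carrying all full matrices to invertible matrices over $B$ extends uniquely to a ring homomorphism $L\to B$.

In particular, *two ring homomorphisms $L\to B$ that agree on $F$ are equal*: their common restriction to $F$ inverts full matrices, since these are already invertible over $L$. By construction, $L$ is generated as a ring by $F$ and the entries of the inverses of full matrices. So $k$ is central in $L$: if $c\in k$ and $A$ is full, then $cA=Ac$ gives $cA^{-1}=A^{-1}c$, so $c$ commutes with all these generators.

**Step 1: the cardinality of $L$.** This is for the count of equations later. The monomials in $X$ form a $k$-basis of $F$ and there are $|X|$ of them, since $X$ is infinite. As $|k|\le|X|$, we get $|F|=|X|$. So there are $|X|$ square matrices over $F$, the ring $L$ is generated by at most $|X|$ elements, and $|L|\le|X|$. As $X\subseteq L$, we have $|L|=|X|$.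

**Step 2: the endomorphism $S$.** We extend $\sigma$ to $L$. Let $S:F\to F$ be the $k$-algebra map with $x\mapsto\sigma(x)$. Since $\sigma$ is injective, there is a $k$-algebra map $\rho:F\to F$ with $\rho(\sigma(x))=x$ for $x\in X$ and $\rho(y)=0$ for $y\in X\setminus\sigma(X)$. Then $\rho S=\mathrm{id}_F$. If $A$ is full, so is $S(A)$: from $S(A)=BC$ with inner size $r<n$ we would get $A=\rho(B)\rho(C)$ with inner size $r$. So $F\xrightarrow{S}F\subseteq L$ carries full matrices to invertible ones, and by (U) it extends uniquely to $S:L\to L$.

## 7. $S$-derivations of $L$ with prescribed values on $X$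

**Step 3: any map $\delta:X\to L$ extends to an $S$-derivation $D$ of $L$.** One is tempted to define $D$ by formulas. The Leibniz rule dictates $D$ on $F$, and $D(AA^{-1})=0$ dictates $D(A^{-1})=-S(A)^{-1}D(A)A^{-1}$, applied entrywise. But an element of $L$ has many expressions through inverses of matrices, and the formulas do not show that different expressions give the same value. The remedy is to encode a derivation as a ring homomorphism, for which (U) handles well-definedness.

Let $B$ be the ring of upper triangular $2\times2$ matrices over $L$. As $k$ is central in $L$, $B$ is a $k$-algebra. Let $\varphi:F\to B$ be the $k$-algebra homomorphism with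
$$\varphi(x)=\begin{pmatrix}S(x)&\delta(x)\\0&x\end{pmatrix}\qquad(x\in X).$$
It exists because $F$ is free. Its two diagonal components are $k$-algebra homomorphisms $F\to L$ that agree on $X$ with $S$ and with the inclusion, so for all $a\in F$ the diagonal entries of $\varphi(a)$ are $S(a)$ and $a$.

*$\varphi$ inverts full matrices.* Let $A$ be a full $n\times n$ matrix. Then $\varphi(A)$ is an $n\times n$ matrix of $2\times2$ blocks. Reorder rows and columns so that the first row (column) of each block comes first and the second ones afterwards. This identifies the $n\times n$ matrices over $B$ with the $2n\times2n$ matrices over $L$ whose lower left $n\times n$ block is $0$, and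
$$\varphi(A)\ \text{becomes}\ \begin{pmatrix}S(A)&N\\0&A\end{pmatrix}.$$
Both $A$ and $S(A)$ are full over $F$ (Step 2), hence invertible over $L$. So this matrix has the inverse
$$\begin{pmatrix}S(A)^{-1}&-S(A)^{-1}NA^{-1}\\0&A^{-1}\end{pmatrix},$$
which again has lower left block $0$. So $\varphi(A)$ is invertible over $B$.

*Extension.* By (U), $\varphi$ extends to a ring homomorphism $\Phi:L\to B$. Its diagonal components are ring homomorphisms $L\to L$ that agree on $F$ with $S$ and $\mathrm{id}_L$, so by uniqueness they are $S$ and $\mathrm{id}_L$. Thus
$$\Phi(a)=\begin{pmatrix}S(a)&D(a)\\0&a\end{pmatrix}\qquad(a\in L)$$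
for some map $D:L\to L$. Additivity of $\Phi$ makes $D$ additive. The upper right entry of $\Phi(ab)=\Phi(a)\Phi(b)$ reads $D(ab)=S(a)D(b)+D(a)b$. Finally $D|_X=\delta$, and $D(c)=0$ for $c\in k$, since $\varphi(c)$ is the scalar matrix $c$.

## 8. One block of variables for each linear equation over $L$

**Step 4: a choice of $\delta$ that solves all equations.** The field $L$ and the map $S$ are now fixed. Let $E$ be the set of all tuples $e=(n;c_0,\dots,c_n;d)$ with $n\ge1$, $c_i,d\in L$ and $c_n\ne0$. Since $|L|=|X|$ is infinite, $|E|=|X|$. Hence the disjoint union $\bigsqcup_{e\in E}\{0,\dots,n(e)-1\}$ also has cardinality $|X|$. Choosing a bijection of $X$ with it, we partition $X$ into blocks $\{v_0^e,\dots,v_{n-1}^e\}$ of $n=n(e)$ distinct variables, one block for each $e\in E$.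

For $n=1$, the equation $c_1D(v)+c_0v=d$ owns one variable $v_0$, and we want $D(v_0)=c_1^{-1}(d-c_0v_0)$. For $n=2$, the equation $D^2(v)+cv=0$ owns $v_0,v_1$, and we want $D(v_0)=v_1$, $D(v_1)=-cv_0$. The coefficient $c$ may itself involve $v_0$ and $v_1$. This does no harm, because Step 3 allows arbitrary values in $L$. In general, put
$$\delta(v_i^e)=v_{i+1}^e\ (0\le i<n-1),\qquad \delta(v_{n-1}^e)=c_n^{-1}\Big(d-\sum_{i<n}c_iv_i^e\Big).$$
Each variable lies in exactly one block, so $\delta:X\to L$ is well defined. Let $D$ be the $S$-derivation with $D|_X=\delta$ from Step 3. Then $D^i(v_0^e)=v_i^e$ for $i<n$ and $D^n(v_0^e)=D(v_{n-1}^e)=\delta(v_{n-1}^e)$, so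
$$\sum_{i\le n}c_iD^i(v_0^e)=\sum_{i<n}c_iv_i^e+\Big(d-\sum_{i<n}c_iv_i^e\Big)=d .$$
As $v_0^e\in X$ is nonzero in $L$, we have proved:

$$\begin{gathered}\text{for all } n\ge1 \text{ and } c_0,\dots,c_n,d\in L \text{ with } c_n\ne0,\\ \text{there is } v\ne0 \text{ in } L \text{ with } \textstyle\sum_{i=0}^n c_iD^i(v)=d.\end{gathered}\tag{8.1}$$

Note the nonzero solution even for $d=0$; it is used in Step 6.

## 9. The cyclic modules $R/Rf\cong V^{\deg f}$

**Proof of A(1).** Let $R=L[t;S,D]$. By Section 2 it is a domain with all left ideals principal. Let $V=R/Rt$, which is $L$ with $t$ acting as $D$. It is simple, because already $Lv=L$ for every $v\ne0$. Also $\dim_LV=1$.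

**Step 5: $V$ is injective.** By Baer's criterion, let $Rf\to V$ be a homomorphism with $f=\sum c_it^i\neq0$, and let $d$ be the image of $f$. It extends to $R$ if and only if $fv=d$ for some $v\in V$, where $v$ is the image of $1$. If $\deg f\ge1$, such a $v$ exists by (2.3) and (8.1). If $\deg f=0$, then $f\in L\setminus\{0\}$, and $v=f^{-1}d$ works.

**Step 6: $R/Rf\cong V^n$ for every $f\ne 0$ of degree $n\ge0$.** We peel off one copy of $V$ at a time, by induction on $n$. If $n=0$, then $f$ is a unit and $R/Rf=0$.

Let $n\ge1$. By (8.1) with $d=0$ there is $0\ne v\in V$ with $fv=0$. As $V$ is simple, $Rv=V$. The annihilator of $v$ is a left ideal $Rg$, and $R/Rg\cong Rv=V$. Since $f\in Rg$, we have $g\ne0$, and (2.2) gives $\deg g=\dim_LV=1$. Write $f=hg$; then $\deg h=n-1$. The map $R\to Rg/Rhg$, $r\mapsto rg+Rhg$, is surjective, and its kernel is $Rh$, because $rg=shg$ implies $r=sh$. So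
$$Rg/Rf=Rg/Rhg\cong R/Rh\cong V^{n-1}$$
by induction. By Step 5 this finite direct sum is injective. So the exact sequence
$$0\to Rg/Rf\to R/Rf\to R/Rg\to0$$
splits, and as $R/Rg\cong V$, we get $R/Rf\cong V^{n-1}\oplus V=V^n$.

**Step 7: $R$ is a left PCI-domain.** Every cyclic left module is isomorphic to some $R/Rf$. For $f=0$ this is $R$, which is not proper. For $f\neq0$ it is $V^n$, which is injective. So every proper cyclic left module is injective.

**Step 8: simple and torsion modules.** A simple left module is $R/Rf$ for some $f$. Here $f\ne0$, since $0\ne Rt\ne R$ shows that $R$ is not a simple module. So it is $V^n$, and simplicity forces $n=1$. Thus $V$ is the only simple left module up to isomorphism.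

Let $M$ be a torsion left module. For $m\in M$ the annihilator of $m$ is $Rf$ with $f\ne0$, so $Rm\cong R/Rf\cong V^n$ for some $n$. So $M$ is a sum of simple submodules isomorphic to $V$, hence a direct sum of such, $M\cong V^{(I)}$. It is injective: a homomorphism $Rf\to V^{(I)}$ sends $f$ into $V^{(J)}$ for some finite $J\subseteq I$, and $V^{(J)}$ is injective, so the homomorphism extends to $R$. $\blacksquare$

## 10. A variable outside $S(L)$, and the failure of the right Ore condition

**Proof of A(2).** Let $\sigma$ be non-surjective and $y\in X\setminus\sigma(X)$. By (4.1), it is enough to show that $S$ is non-surjective on all of $L$. That $y$ is not in $S(F)$ is not enough, since $L$ is much larger than $F$.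

**Step 9: $y\notin S(L)$.** We find an automorphism of $L$ that fixes $S(L)$ and moves $y$. Let $\theta$ be the automorphism of $F$ (over $k$) with $\theta(y)=y+1$ that fixes all other variables; its inverse sends $y$ to $y-1$. Automorphisms of $F$ preserve fullness: if $\theta(A)=BC$ with inner size $r<n$, then $A=\theta^{-1}(B)\theta^{-1}(C)$. So by (U) both $\theta$ and $\theta^{-1}$ extend to endomorphisms of $L$. Their composites in either order are the identity on $F$, hence on $L$. So $\theta$ extends to an automorphism of $L$, again called $\theta$.

For $x\in X$ we have $\sigma(x)\ne y$, so $\theta S(x)=\theta(\sigma(x))=\sigma(x)=S(x)$. Thus $\theta S$ and $S$ agree on $X$ and on $k$, hence on $F$, hence on $L$ by uniqueness in (U). So $\theta$ fixes every element of $S(L)$. But $\theta(y)=y+1\ne y$, so $y\notin S(L)$.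

**Step 10: conclusion.** Claim (4.1), whose proof used only $y\notin S(K)$, now gives $tR\cap ytR=0$ with both ideals nonzero. So $R$ is not right Ore, and by (1.2) it is not a right PCI-domain. By A(1), $R$ is a left PCI-domain. Left modules over $R$ are right modules over $R^{op}$ and conversely, so $R^{op}$ is a right PCI-domain that is not left PCI. $\blacksquare$

**The family as $\sigma$ varies.** If $\sigma$ is bijective, then $S$ is an automorphism of $L$. Indeed, $\sigma^{-1}$ also extends to an endomorphism of $L$ by Step 2, and the composites of the two in either order are the identity on $X$ and on $k$, hence on $L$. Then B(3) shows that $R$ is PCI on both sides. Together with A(2), this says that in the family of Theorem A the ring $R$ is right PCI exactly when $\sigma$ is surjective. In particular, $\sigma=\mathrm{id}_X$ gives $S=\mathrm{id}_L$ and a two-sided PCI-domain of the kind sought in Section 4.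

By B(1), the only obstruction to a right PCI-domain being left PCI is the left Ore condition, and $R^{op}$ for non-surjective $\sigma$ shows that this condition can fail. Since $k$ is central in $L$, $S$ is the identity on $k$ and $D$ vanishes on $k$, the element $t$ commutes with $k$, so $R$ and $R^{op}$ are $k$-algebras. Also $|R|=|L|=|X|$. So the failure occurs in algebras over any field $k$, of any infinite cardinality $\ge|k|$, and even in opposites of domains in which every left ideal is principal.
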